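# Traces over closed paths: an obstruction to equal-entropy factor codes

## 1. Adding neighbors on the 2-shift

Take a graph with two vertices $0,1$ and exactly one edge from $I$ to $J$ for each ordered pair $(I,J)$. Its adjacency matrix is $A=\begin{pmatrix}1&1\\1&1\end{pmatrix}$. A bi-infinite path in it is the same thing as a bi-infinite sequence of vertices $(x_i)\in\{0,1\}^{\mathbb Z}$. Take a second graph with one vertex and two loops named $0$ and $1$, with adjacency matrix $B=(2)$. Label the edge $I\to J$ of the first graph by the loop $I+J \bmod 2$. A bi-infinite path upstairs then produces a bi-infinite path downstairs, namely $y_i=x_i+x_{i+1}$. Every $y$ is hit: choose $x_0$ freely and solve for the remaining $x_i$ to the right and to the left. So every $y$ has exactly two preimages.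

Look at periodic points. The point $y=0^\infty$ has the two preimages $0^\infty$ and $1^\infty$, both fixed by the shift. The point $y=1^\infty$ has the two preimages in the orbit of $(01)^\infty$, of period 2. In matrix terms, let $M_c$ be the $2\times2$ matrix counting edges labelled $c$. Then $M_0$ is the identity, $M_1$ is the swap, and $A=M_0+M_1$. For a word $w=c_1\cdots c_n$ put $M_w=M_{c_1}\cdots M_{c_n}$. The number of closed paths upstairs with label $w$ is $\operatorname{tr}M_w$, which is $2$ if $w$ has an even number of ones and $0$ otherwise. Summing over the $2^n$ words gives $2\cdot 2^{n-1}=2^n=\operatorname{tr}A^n$, as it must.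

Now look at linear algebra, with matrices acting on row vectors from the right. The functional $\psi(u)=u(0)+u(1)$ satisfies $\psi(uM_c)=\psi(u)$ for both labels $c$, hence $\psi(uA)=2\,\psi(u)$. So $\psi$ carries the action of $A$ onto the action of $B$.

A map that is onto and has equal entropy on both sides has thus left two traces: periodic points map to periodic points whose period divides the old one, and the linear algebra of $A$ maps onto that of $B$. We ask whether these two traces, made precise, are enough to bring back a map. The answer will be no.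

## 2. Edge shifts, factor codes and dimension groups

For a nonnegative integral $r\times r$ matrix $A$, let $G_A$ be the graph with vertex set $\{1,\dots,r\}$ and $A_{IJ}$ edges from $I$ to $J$. The **edge shift** $X_A$ is the set of bi-infinite paths in $G_A$, written as sequences of edges, with the shift map $\sigma$. The matrix is irreducible if $G_A$ is strongly connected, and primitive if some power is strictly positive; a strongly connected graph gives a primitive matrix exactly when the greatest common divisor of its cycle lengths is $1$. If $A$ is primitive, $X_A$ is a mixing shift of finite type. For irreducible $A$ with $X_A\ne\emptyset$ the entropy is $h(X_A)=\log\lambda_A$, with $\lambda_A$ the spectral radius. The number of $x\in X_A$ with $\sigma^nx=x$ is $\operatorname{tr}A^n$. A **factor code** is an onto sliding block code, and then the target is called a factor of the domain.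

We use two textbook facts. The first is from Perron–Frobenius theory: if $M$ is irreducible, $0\le C\le M$ entrywise and $C\neq M$, then $C$ has strictly smaller spectral radius than $M$. The second is the identity of formal power series, for a linear map $M$ of a finite-dimensional space,
$$\det(1-tM)=\exp\Big(-\sum_{n\ge1}\operatorname{tr}(M^n)\frac{t^n}{n}\Big).\tag{1}$$
A general reference is Lind–Marcus, *An Introduction to Symbolic Dynamics and Coding*, called [LM] below.

**Definition (dimension group).** The eventual range of $A$ is $\mathcal R_A=\mathbb Q^rA^r$. One has $\mathcal R_A=\mathbb Q^rA^n$ for all $n\ge r$, and $A$ is bijective on $\mathcal R_A$. The dimension group is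
$$\Delta_A=\{v\in\mathcal R_A: vA^k\in\mathbb Z^r\text{ for some }k\ge0\},$$
with the automorphism $\delta_A(v)=vA$. We also write $\delta_A$ for its $\mathbb Q$-linear extension to $\mathcal R_A$.

For $B=(2)$ we get $\Delta_B=\mathbb Z[1/2]$ with multiplication by 2. For the matrix $A$ of Section 1, $\mathcal R_A=\mathbb Q(1,1)$ and $(a,a)A^k=(2^ka,2^ka)$, so $\Delta_A=\{(a,a):a\in\mathbb Z[1/2]\}$, again with multiplication by 2.

**Definition (pure, invariant, quotient).** A subgroup $\Delta\subseteq\Delta_A$ is pure if $\Delta=\Delta_A\cap\langle\Delta\rangle_{\mathbb Q}$, where $\langle\Delta\rangle_{\mathbb Q}$ is the rational span, and $\delta_A$-invariant if $\delta_A(\Delta)=\Delta$. The pair $(\Delta_B,\delta_B)$ is a quotient of $(\Delta,\delta_A|_\Delta)$ if there is an onto homomorphism $\psi:\Delta\to\Delta_B$ with $\psi\circ\delta_A=\delta_B\circ\psi$.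

Inside $\mathbb Z[1/2]$ the subgroup $3\,\mathbb Z[1/2]$ is invariant under multiplication by 2 but not pure, since its rational span is $\mathbb Q$. In Section 1 the map $\psi(a,a)=2a$ makes $(\Delta_B,\delta_B)$ a quotient of $(\Delta_A,\delta_A)$.

For shift spaces $X,Y$ write $P(X)\searrow P(Y)$ if for every periodic point of $X$ of least period $n$ there is a periodic point of $Y$ whose least period divides $n$. A factor code $X\to Y$ forces this, because the image of a point fixed by $\sigma^n$ is fixed by $\sigma^n$. For instance, if $\operatorname{tr}B=0$, then $X_B$ has no fixed point, so it is not a factor of the full 2-shift.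

The algebraic condition on a pair $(A,B)$ is the following.

**(D)** There is a pure $\delta_A$-invariant subgroup $\Delta\subseteq\Delta_A$ such that $(\Delta_B,\delta_B)$ is a quotient of $(\Delta,\delta_A|_\Delta)$.

Call $X_B$ an eventual factor of $X_A$ if $X_{B^m}$ is a factor of $X_{A^m}$ for all sufficiently large $m$. Theorem 12.2.1 of the book from which the problem is taken says: for mixing edge shifts of equal entropy, $X_B$ is an eventual factor of $X_A$ if and only if (D) holds. The problem statement adds that (D) together with $P(X_A)\searrow P(X_B)$ subsume all known necessary conditions for an entropy-preserving factor code between mixing edge shifts, and that it is not known whether they are sufficient. So we are to prove or disprove: *if $X_A$ and $X_B$ are mixing edge shifts with $h(X_A)=h(X_B)$ satisfying (D) and $P(X_A)\searrow P(X_B)$, then there is a factor code from $X_A$ to $X_B$.*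

## 3. A $5\times5$ and a $3\times3$ matrix that pass both tests

Consider
$$A=\begin{pmatrix}0&1&0&0&1\\1&0&0&0&1\\0&0&0&1&0\\0&0&1&0&2\\1&1&2&0&0\end{pmatrix},\qquad B=\begin{pmatrix}0&1&1\\1&0&3\\2&0&0\end{pmatrix}.$$
Write a row vector for $A$ as $v=(c_0,c_1,d_0,d_1,h)$ and one for $B$ as $(g_0,g_1,h)$. Then
$$vA=(c_1+h,\ c_0+h,\ d_1+2h,\ d_0,\ c_0+c_1+2d_1),\qquad (g_0,g_1,h)B=(g_1+2h,\ g_0,\ g_0+3g_1).\tag{2}$$
The graph $G_B$ has one 2-cycle $g_0g_1$, two 2-cycles through $h,g_0$, and six 3-cycles through $h,g_0,g_1$, and no others. So $\chi_B=t^3-3t-6=:p$. Both graphs are strongly connected and have cycles of lengths 2 and 3, so $A$ and $B$ are primitive.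

By (2), the quantity $c_0+c_1-d_0-d_1$ is unchanged by $A$. Let $H$ be the subspace where it is $0$. On $H$ the last coordinate of $vA$ is $c_0+c_1+2d_1=d_0+3d_1$, so the map $\Psi(v)=(d_0,d_1,h)$ satisfies $\Psi(vA)=\Psi(v)B$ for $v\in H$. Its kernel on $H$ is $K=\mathbb Q(1,-1,0,0,0)$, where $A$ acts as $-1$, and $A$ acts as $1$ on $\mathbb Q^5/H$. Therefore $\chi_A=(t-1)(t+1)p=(t^2-1)\,p$. Since $\lambda_B\ge1$, the entropies agree.

Condition (D) holds with $\Delta=\Delta_A\cap H$. Both matrices are nonsingular. The map $\Psi$ sends $\Delta$ into $\Delta_B$, because $\Psi(v)B^k=\Psi(vA^k)$ is integral when $vA^k$ is. It is onto: if $xB^k=(d_0,d_1,h)$ is integral, then $z=(d_0+d_1,0,d_0,d_1,h)$ is integral and in $H$, and $zA^{-k}\in\Delta$ maps to $x$. The periodic point condition holds too. The extra eigenvalues $\pm1$ give $\operatorname{tr}A^n=\operatorname{tr}B^n$ for odd $n$ and $\operatorname{tr}B^n+2$ for even $n$; and $\operatorname{tr}B^n>0$ for even $n$ because of the 2-cycle. So $\operatorname{tr}A^n>0$ implies $\operatorname{tr}B^n>0$.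

Both tests are passed, so if there is no factor code, we need to know more about the $\Delta$ that a code produces than that it exists. One feature is worth noting now. The map $\Psi$ uses the subspace $H$, on which $A$ has trace $\operatorname{tr}B+(-1)=-1$, while $\operatorname{tr}B=0$. In Section 1, on the other hand, each trace upstairs was a sum over closed words downstairs. We will show that the subspace coming from a factor code always has traces of that form, and such a sum is empty when there are no closed words.

## 4. The trace identity and the family of pairs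

**Theorem 1.** Let $A,B$ be irreducible nonnegative integral matrices with $h(X_A)=h(X_B)$, and let $\varphi:X_A\to X_B$ be a factor code. Then there are a pure $\delta_A$-invariant subgroup $\Delta\subseteq\Delta_A$ and an onto homomorphism $\psi:\Delta\to\Delta_B$ with $\psi\delta_A=\delta_B\psi$ such that

1. for every $n\ge1$ with $\operatorname{tr}B^n=0$ we have $\operatorname{tr}\big(\delta_A^n|_{\langle\Delta\rangle_{\mathbb Q}}\big)=0$;
2. more precisely, as formal power series,
$$\det(1-t\,\delta_A|_{\langle\Delta\rangle_{\mathbb Q}})=\det(1-tB)\prod_\gamma Q_\gamma(t^{|\gamma|}),$$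
where $\gamma$ runs over the periodic orbits of $X_B$. Here $Q_\gamma\in\mathbb Z[t]$, $Q_\gamma(0)=1$, and $(1-t)Q_\gamma(t)$ divides $\prod_{O:\varphi(O)=\gamma}(1-t^{|O|/|\gamma|})$, where $O$ runs over periodic orbits of $X_A$.

**Theorem 2.** For every prime $q$ there are primitive $A,B$ with $h(X_A)=h(X_B)$, satisfying (D) and $P(X_A)\searrow P(X_B)$, such that for every $1\le m<q$ the shift $X_{B^m}$ is not a factor of $X_{A^m}$. The pairs $(A^m,B^m)$, $m\ge1$, also satisfy all these hypotheses.

The case $m=1$ of Theorem 2 shows that the statement to be proved or disproved is **false**; for $q=2$ the pair is that of Section 3. By Theorem 12.2.1, $X_{B^m}$ is a factor of $X_{A^m}$ for all large $m$; so Theorem 2 also shows that the threshold for $m$ can be arbitrarily large, even when the periodic point condition holds for all powers. No claim is made here that (D) with the trace condition of Theorem 1(1), together with the periodic point condition, is sufficient.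

## 5. Pushing vertices forward along a graph homomorphism

We first reduce Theorem 1 to labelled graphs.

If $X_A=\emptyset$, then $X_B=\emptyset$, both matrices are $(0)$, all groups vanish and there is nothing to prove. So assume from now on that the shifts are nonempty; then every vertex has edges in and out.

**Step 1: reduction to a graph homomorphism.** *This step replaces $\varphi$ by a map given edge by edge.* Let $\varphi(x)_i$ depend on $x_{i-a}\cdots x_{i+b}$, where $a,b\ge 0$, and put $N=a+b+1$. Let $G_A^{[N]}$ be the higher edge graph: its vertices are the paths of length $N-1$ in $G_A$ and its edges are the paths of length $N$, each going from its initial subpath to its terminal subpath. This graph is strongly connected. Let $A'$ be its adjacency matrix. The map $x\mapsto(x_i\cdots x_{i+N-1})_i$ is a conjugacy $\beta:X_A\to X_{A'}$, and $\varphi\circ\sigma^{a}\circ\beta^{-1}$ is a factor code $X_{A'}\to X_B$ given edge by edge.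

We must check that Theorem 1 for $A'$ gives Theorem 1 for $A$. Conjugate edge shifts have isomorphic pairs $(\Delta,\delta)$ ([LM, Theorems 7.2.7, 7.3.3, 7.5.8]), and in the present case this is easy to see directly. Since $G_A^{[N]}$ is obtained from $G_A$ by applying $G\mapsto G^{[2]}$ repeatedly, let $N=2$. Let $R_{Ie}=1$ if edge $e$ starts at $I$ and $S_{eJ}=1$ if $e$ ends at $J$, all other entries being $0$. Then $A=RS$, $A'=SR$, so $AR=RA'$ and $SA=A'S$. The map $\theta(v)=vR$ sends $uA^n$ to $uRA'^n$ and preserves integrality, so it maps $\mathcal R_A$ into $\mathcal R_{A'}$ and $\Delta_A$ into $\Delta_{A'}$, and it intertwines $\delta_A$ and $\delta_{A'}$. In the same way $v'\mapsto v'S$ maps $\mathcal R_{A'}$ into $\mathcal R_A$ and $\Delta_{A'}$ into $\Delta_A$. The two composites are $\delta_A$ and $\delta_{A'}$, which are bijective on the eventual ranges and on the dimension groups. So $\theta$ is a linear isomorphism $\mathcal R_A\to\mathcal R_{A'}$ carrying $\Delta_A$ onto $\Delta_{A'}$. Purity, invariance, quotient maps, traces and determinants are transported by $\theta$.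 The conjugacy $\beta$ preserves entropy and periodic orbits with their lengths, and composing with $\sigma^a$ does not change which orbit maps to which. So we may assume $A=A'$: the code $\varphi$ is induced by a map $\Phi$ from edges of $G_A$ to edges of $G_B$.

If $e$ ends at the vertex $I$ and $f$ starts at $I$, then $ef$ occurs in a point of $X_A$, so $\Phi(e)\Phi(f)$ is a path in $G_B$. Hence the terminal vertex of $\Phi(e)$ equals the initial vertex of $\Phi(f)$, for all such $e$ and $f$, and so depends on $I$ only. Thus $\Phi$ is a graph homomorphism. For a vertex $v$ of $G_B$ let $V_v$ be the set of vertices of $G_A$ over $v$. *Word* will mean a path in $G_B$, and the label of a path in $G_A$ is its $\Phi$-image. Every word extends to a point of $X_B$, which has a preimage. So every word is the label of some path.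

For an edge $c:v\to v'$ of $G_B$ let $M_c$ be the $V_v\times V_{v'}$ matrix counting edges of $G_A$ labelled $c$. For $w=c_1\cdots c_n$ put $M_w=M_{c_1}\cdots M_{c_n}$, which counts paths with label $w$. Write $\mathbb Q^{V(A)}=\bigoplus_v\mathbb Q^{V_v}$, where $V(A),V(B)$ are the vertex sets. Then
$$(uA)_{v'}=\sum_{c:\,v\to v'}u_vM_c,\tag{3}$$
the sum being over all edges $c$ of $G_B$ ending at $v'$, with $v$ the initial vertex of $c$. If we had linear functionals $\psi_v$ with
$$\psi_{v'}(uM_c)=\psi_v(u)\qquad\text{for each edge }c:v\to v',\tag{4}$$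
then $\Psi(u)=(\psi_v(u_v))_v$ would satisfy $\Psi(uA)=\Psi(u)B$, by (3). The natural choice is to push vertices forward, $\psi_v(u)=\sum_{J\in V_v}u(J)$, as in Section 1. Then (4) says that each vertex over $v$ emits exactly one edge with each label $c$ starting at $v$, and a general code does not have this property.

Here is the simplest failure. Take the two-vertex graph of Section 1 again, but label the edge $I\to J$ by $a$ if $I=0$ and by $b$ if $I=1$. The label sequence spells out the vertex sequence, so this is a bijective code onto $X_{(2)}$. Now $M_a=\begin{pmatrix}1&1\\0&0\end{pmatrix}$, and $u(0)+u(1)$ becomes $2u(0)$ under $M_a$. In fact no nonzero functional works on all of $\mathbb Q^2$: with $\psi(u)=\alpha u(0)+\beta u(1)$, condition (4) for $M_a$ requires $(\alpha+\beta)u(0)=\alpha u(0)+\beta u(1)$ for all $u$, so $\beta=0$, and for $M_b=\begin{pmatrix}0&0\\1&1\end{pmatrix}$ it likewise requires $\alpha=0$. What does work is to restrict to the line $\mathbb Q(1,1)$, which is fixed pointwise by $M_a$ and $M_b$, and to take there $\psi(u)=u(0)$.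

So both ingredients have to change: the functional, and the space on which it lives. Take vectors $u$ that count paths *coming from a fixed past* and pair them with vectors $F$ that count paths *going to a fixed future*. The pairing $u\cdot F$ counts complete paths with a prescribed label. If past and future are chosen so that this count is always exactly $1$, whatever lies in between, then (4) holds. Equal entropy is what makes such a choice possible.

## 6. Equal entropy: no diamonds, and a magic word

We work in the situation reached in Step 1.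

**Lemma 3.** There are no two distinct paths $\pi\ne\pi'$ in $G_A$ with the same initial vertex, the same terminal vertex and the same label.

**Step 2: proof of Lemma 3.** *The point is that a diamond would allow us to discard paths upstairs without losing any words downstairs.* Suppose $\pi,\pi'$ exist. They have the same length $l\ge1$. Order the edges of $G_A$, order paths of equal length lexicographically, and let $\pi>\pi'$. In any finite path, replacing an occurrence of $\pi$ by $\pi'$ gives a path with the same label that is strictly smaller. So the smallest path with a given label does not contain $\pi$, and every word of length $n$ is the label of a path of length $n$ avoiding $\pi$. For $n\ge l$ the latter paths are the paths of length $n-l+1$ in the irreducible graph $G_A^{[l]}$ with the edge $\pi$ removed. Let $C$ be the adjacency matrix of that smaller graph, with spectral radius $\rho(C)$. The adjacency matrix of $G_A^{[l]}$ has spectral radius $\lambda_A$, because paths of length $n$ in $G_A^{[l]}$ are paths of length $n+l-1$ in $G_A$. By Perron–Frobenius $\rho(C)<\lambda_A$.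 The number of words of length $n$ is at most the sum of the entries of $C^{n-l+1}$. If $\rho(C)=0$ this is $0$ for large $n$, which is absurd; otherwise $h(X_B)\le\log\rho(C)<\log\lambda_A=h(X_A)$, a contradiction. $\square$

**Step 3: choosing a magic word.** *This step fixes the common past and future.* For a word $w$ and a coordinate $k$ of $w$, let $D(w,k)$ be the set of edges of $G_A$ occurring at coordinate $k$ in paths labelled $w$; it is nonempty. Choose $(\mathsf m,k)$ with $d=|D(\mathsf m,k)|$ minimal, put $D=D(\mathsf m,k)$, and write $\mathsf m=m'\,b\,m''$ with the edge $b$ at coordinate $k$. If $x\mathsf my$ is a word, a path labelled $x\mathsf my$ contains a path labelled $\mathsf m$, so $D(x\mathsf my,|x|+k)\subseteq D$; by minimality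
$$D(x\mathsf my,|x|+k)=D.\tag{5}$$

In the second labelling of Section 5, the word $a$ has two paths, $0\to0$ and $0\to1$, while in a path labelled $aa$ the first edge must be $0\to 0$. So $\mathsf m=aa$, $k=1$ gives $d=1$ and $D=\{0\to0\}$. In the labelling of Section 1 every word has exactly two paths, whose vertices are complementary, so they differ at every coordinate; there $d=2$ for every choice, and $\mathsf m=0$, $k=1$ gives $D=\{0\to0,\,1\to1\}$.

**Lemma 4.** If $\mathsf mz\mathsf m$ is a word, then for each $e\in D$ there is exactly one path labelled $b\,m''z\,m'\,b$ with first edge $e$ and last edge in $D$.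

**Step 4: proof of Lemma 4.** *Existence comes from minimality, uniqueness from the absence of diamonds applied to long repetitions.* Let $N_{ef}$, for $e,f\in D$, be the number of paths labelled $b\,m''z\,m'\,b$ with first edge $e$ and last edge $f$. By (5), applied to the first $\mathsf m$ in $\mathsf mz\mathsf m$, each $e\in D$ occurs at coordinate $k$ of some path labelled $\mathsf mz\mathsf m$. Again by (5), the edge of that path at coordinate $|\mathsf mz|+k$ lies in $D$. So every row of $N$ is nonzero, and in the same way, starting from the second $\mathsf m$, every column is nonzero. Hence every row and column of $N^n$ is nonzero for all $n\ge0$.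

The entry $(N^n)_{ef}$ counts certain paths with first edge $e$, last edge $f$ and label $(b\,m''z\,m')^nb$, namely those with an edge of $D$ at each of the intermediate marked coordinates. Two such paths have the same ends and label, so by Lemma 3 the entry is at most $1$. Therefore $\mathbf 1^TN^n\mathbf 1\le d^2$ for all $n$, where $\mathbf 1$ is the all-ones column. Let $r_e\ge1$ be the row sums of $N$ and $c_e(n)\ge1$ the column sums of $N^n$. Then
$$\mathbf 1^TN^{n+1}\mathbf 1=\sum_ec_e(n)\,r_e=\mathbf 1^TN^n\mathbf 1+\sum_ec_e(n)(r_e-1)\ \ge\ \mathbf 1^TN^n\mathbf 1+\sum_e(r_e-1).$$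
If some $r_e$ exceeded $1$, the left side would grow without bound. So all $r_e=1$. $\square$

## 7. The subspaces $U_v$ and the quotient map

**Step 5: functionals satisfying (4).** *Here we build the space on which the past lives and the functional given by the future.* Fix $e_*\in D$, and let $v$ be a vertex of $G_B$.

For each (possibly empty) path $y$ from the end of $\mathsf m$ to $v$, let $u_y\in\mathbb Z^{V_v}$ be the row vector for which $u_y(J)$ is the number of paths with first edge $e_*$, label $b\,m''y$, and end $J$. For each (possibly empty) path $z$ from $v$ to the start of $\mathsf m$, let $F_z\in\mathbb Z^{V_v}$ be the column for which $F_z(J)$ is the number of paths from $J$ with label $z\,m'\,b$ and last edge in $D$. The product $u_y\cdot F_z$ counts the paths with first edge $e_*$, label $b\,m''\,yz\,m'\,b$ and last edge in $D$. Since $\mathsf m\,yz\,\mathsf m$ is a word, Lemma 4 gives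
$$u_y\cdot F_z=1\qquad\text{for all such }y,z.$$

Let $U_v\subseteq\mathbb Q^{V_v}$ be the span of all $u_y$ with $y$ ending at $v$; such $y$ exist because $G_B$ is strongly connected. Fix one $z(v)$ for each $v$ and put $\psi_v(u)=u\cdot F_{z(v)}$. Then $\psi_v$ takes integer values on $\mathbb Z^{V_v}$, and $\psi_v(u_y)=1$ for every $y$ ending at $v$. For an edge $c:v\to v'$ we have $u_yM_c=u_{yc}$, so $U_vM_c\subseteq U_{v'}$. The linear functionals $u\mapsto\psi_{v'}(uM_c)$ and $\psi_v$ both equal $1$ on every $u_y$, so
$$U_vM_c\subseteq U_{v'},\qquad\psi_{v'}(uM_c)=\psi_v(u)\quad(u\in U_v).\tag{6}$$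
Let $U=\bigoplus_vU_v$ and $\Psi:U\to\mathbb Q^{V(B)}$, $\Psi(u)=(\psi_v(u_v))_v$. By (3) and (6),
$$UA\subseteq U,\qquad\Psi(uA)=\Psi(u)B.\tag{7}$$

In the second labelling of Section 5, $e_*$ is the edge $0\to0$ and $u_\emptyset$ counts ends of paths labelled $aa$ starting with it, so $u_\emptyset=(1,1)$. Since $(1,1)M_a=(1,1)M_b=(1,1)$, we get $U=\mathbb Q(1,1)$. With empty $z$, $F$ counts paths from $J$ with label $a$ and last edge $0\to0$, so $F=(1,0)^T$. The construction has found the line and the functional that we saw by eye. In the labelling of Section 1, with $e_*$ the edge $0\to 0$, $u_\emptyset=e_0$ and $u_1=e_1$, so $U=\mathbb Q^2$, and $F=(1,1)^T$.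

**Step 6: the subgroup $\Delta$.** *We cut $U$ down to the dimension group and check that the result is pure and invariant.* Put $\Delta=\Delta_A\cap U$. It is pure, since $\langle\Delta\rangle_{\mathbb Q}\subseteq U$. By (7), $A$ maps the finite-dimensional space $U\cap\mathcal R_A$ into itself, and it is injective on $\mathcal R_A$, so it maps $U\cap\mathcal R_A$ onto itself. Hence $\delta_A(\Delta)\subseteq\Delta$; and if $v\in\Delta$, write $v=uA$ with $u\in U\cap\mathcal R_A$. If $vA^k$ is integral, so is $uA^{k+1}$, so $u\in\Delta$. Thus $\delta_A(\Delta)=\Delta$. Finally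
$$\langle\Delta\rangle_{\mathbb Q}=U\cap\mathcal R_A,\tag{8}$$
because every vector of $U\cap\mathcal R_A$ has a nonzero integral multiple, which lies in $\Delta$.

**Step 7: $\Psi$ maps $\Delta$ onto $\Delta_B$.** *This gives the quotient.* Let $v\in\Delta$. For each $n$ write $v=v_nA^n$ with $v_n\in U\cap\mathcal R_A$; then $\Psi(v)=\Psi(v_n)B^n$. So $\Psi(v)\in\mathcal R_B$. If $vA^k$ is integral, then so is $\Psi(v)B^k=\Psi(vA^k)$. Hence $\Psi(\Delta)\subseteq\Delta_B$.

Conversely let $x\in\Delta_B$, with $xB^k=\sum_vn_ve_v$ integral. For each $v$ choose a path $y(v)$ from the end of $\mathsf m$ to $v$ and put $z=\sum_vn_vu_{y(v)}\in U$. Then $z$ is integral and $\Psi(z)=xB^k$. With $r$ the size of $A$, the vector $zA^r$ is integral and lies in $U\cap\mathcal R_A$, so $zA^r\in\Delta$. Put $v=\delta_A^{-(k+r)}(zA^r)\in\Delta$. Then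
$$\Psi(v)B^{k+r}=\Psi(zA^r)=\Psi(z)B^r=xB^{k+r}.$$
Both $\Psi(v)$ and $x$ lie in $\mathcal R_B$, where $B$ is injective, so $\Psi(v)=x$. So $\psi=\Psi|_\Delta$ is onto $\Delta_B$, and $\psi\delta_A=\delta_B\psi$ by (7).

## 8. Traces of $A^n$ on $U$ and the Euler product

**Step 8: traces as sums over closed paths of $G_B$.** *This step uses that $U$ is graded by the vertices of $G_B$, and proves part 1.* Since $UA^r\subseteq U\cap\mathcal R_A$, the map $A$ is nilpotent on $U/(U\cap\mathcal R_A)$. With (8), for $n\ge1$, $\operatorname{tr}(\delta_A^n|_{\langle\Delta\rangle_{\mathbb Q}})=\operatorname{tr}(A^n|_U)$. By (3), the part of $A^n$ that goes from $U_v$ to $U_{v'}$ is the sum of $M_w$ over all words $w:v\to v'$ of length $n$. The trace only sees the parts from $U_v$ to itself, so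
$$\operatorname{tr}\big(\delta_A^n|_{\langle\Delta\rangle_{\mathbb Q}}\big)=\sum_v\ \sum_{w:\,v\to v,\ |w|=n}\operatorname{tr}(M_w|_{U_v}).\tag{9}$$
If $\operatorname{tr}B^n=0$, then $G_B$ has no closed paths of length $n$, the sum is empty, and the trace is $0$. This is part 1 of Theorem 1.

**Step 9: the product formula.** *We split off the contribution of $B$ and group closed paths into orbits.* Let $U_v^0=\ker(\psi_v|_{U_v})$. Since $\psi_v$ takes the value $1$ on $U_v$, the quotient $U_v/U_v^0$ is one-dimensional. By (6), $U_v^0M_c\subseteq U_{v'}^0$ for each edge $c:v\to v'$, and a closed path $w$ at $v$ acts as $1$ on $U_v/U_v^0$. So $\operatorname{tr}(M_w|_{U_v})=1+\operatorname{tr}(M_w|_{U_v^0})$. The number of closed paths of length $n$ is $\operatorname{tr}B^n$, so the right side of (9) equals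
$$\operatorname{tr}B^n+\sum_v\ \sum_{w:\,v\to v,\ |w|=n}\operatorname{tr}(M_w|_{U_v^0}).\tag{10}$$

For a periodic orbit $\gamma$ of $X_B$ of least period $\ell=|\gamma|$, let $w$ be a closed path of length $\ell$, at the vertex $v$, representing it, and put
$$Q_\gamma(t)=\det(1-tM_w|_{U_v^0}).$$
Another starting point replaces $w=xy$ by $yx$. With $X$ and $Y$ the restrictions of $M_x$ and $M_y$ to the spaces $U^0$ at the two vertices, $\operatorname{tr}(XY)^k=\operatorname{tr}(YX)^k$ for all $k\ge1$, so by (1) the polynomial does not change. Clearly $Q_\gamma(0)=1$. Since the integral matrix $M_w$ preserves $U_v^0\cap\mathbb Z^{V_v}$, which is a lattice spanning $U_v^0$, we have $Q_\gamma\in\mathbb Z[t]$.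

A closed path of length $n$ is the same as a point of $X_B$ fixed by $\sigma^n$. It lies in an orbit $\gamma$ whose length $\ell$ divides $n$, and it is the $(n/\ell)$-th power of one of the $\ell$ representatives of $\gamma$. So the double sum in (10) is $\sum_{\gamma:\,|\gamma|\mid n}|\gamma|\operatorname{tr}\big((M_{w_\gamma}|_{U^0})^{n/|\gamma|}\big)$, where $w_\gamma$ is a representative. Multiply by $-t^n/n$ and sum over $n=k|\gamma|$:
$$-\sum_{n\ge1}\frac{t^n}{n}\sum_{\gamma:\,|\gamma|\mid n}|\gamma|\operatorname{tr}\big((M_{w_\gamma}|_{U^0})^{n/|\gamma|}\big)=-\sum_\gamma\sum_{k\ge1}\operatorname{tr}\big((M_{w_\gamma}|_{U^0})^k\big)\frac{t^{k|\gamma|}}{k}=\sum_\gamma\log Q_\gamma(t^{|\gamma|}),$$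
by (1). The sums make sense formally, because there are finitely many orbits of each length and $Q_\gamma(t^{|\gamma|})\in1+t^{|\gamma|}\mathbb Z[t]$. Together with (9), (10) and (1) for $\delta_A|_{\langle\Delta\rangle_{\mathbb Q}}$ and for $B$, exponentiating gives the product formula of part 2.

**Step 10: the divisibility.** *It remains to compare $Q_\gamma$ with the orbits of $X_A$ over $\gamma$.* With $w,v,\ell$ as in Step 9, $M_w$ acts as $1$ on $U_v/U_v^0$, so $(1-t)Q_\gamma(t)=\det(1-tM_w|_{U_v})$. This divides $\det(1-tM_w|_{\mathbb Q^{V_v}})$ in $\mathbb Z[t]$: the cofactor is the determinant on $\mathbb Q^{V_v}/U_v$, where $M_w$ preserves the image of the lattice $\mathbb Z^{V_v}$.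

Let $y$ be the point of $\gamma$ that repeats $w$. Then $\operatorname{tr}M_w^k$ is the number of $x\in\varphi^{-1}(y)$ with $\sigma^{k\ell}x=x$. By Lemma 3 the entries of $M_w^k$ are at most $1$, so this number is at most $|V_v|$ for every $k$. Since finitely many periodic points of $\varphi^{-1}(y)$ are all fixed by a common $\sigma^{k\ell}$, there are at most $|V_v|$ of them in all. So only finitely many periodic orbits $O$ satisfy $\varphi(O)=\gamma$. Each such $O$ meets $\varphi^{-1}(y)$ in a single $\sigma^\ell$-cycle, of length $c_O=|O|/\ell$, and this cycle contributes $c_O$ to $\operatorname{tr}M_w^k$ if $c_O\mid k$ and $0$ otherwise. By (1),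
$$\det(1-tM_w|_{\mathbb Q^{V_v}})=\prod_O\exp\Big(-\sum_{j\ge1}c_O\frac{t^{c_Oj}}{c_Oj}\Big)=\prod_{O:\varphi(O)=\gamma}\big(1-t^{|O|/|\gamma|}\big).$$
This completes the proof of Theorem 1. $\blacksquare$

In the example of Section 1, $U^0=\mathbb Q(1,-1)$, and $M_w$ acts there by $-1$ to the number of ones in $w$. So $Q_\gamma=1-t$ or $1+t$, according to the parity of the number of ones in a period of $\gamma$. In the even case there are two orbits over $\gamma$ of the same length and $(1-t)Q_\gamma=(1-t)^2$; in the odd case there is one orbit of twice the length and $(1-t)Q_\gamma=1-t^2$. The sum in (10) of the traces on $U^0$ is $(1-1)^n=0$, so $\prod_\gamma Q_\gamma(t^{|\gamma|})=1$, in agreement with $\det(1-t\delta_A)=1-2t=\det(1-tB)$.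

## 9. The $5\times5$ pair: four subspaces, three matrices modulo 2

Return to Section 3 and suppose a factor code $X_A\to X_B$ exists. Since $\chi_A=(t-1)(t+1)p$ and $p(1)=-8$, $p(-1)=-4$, the three factors are pairwise coprime and
$$\mathbb Q^5=E_p\oplus E_1\oplus K,\qquad E_p=\ker p(A),\quad E_1=\ker(A-1)=\mathbb Q(1,1,-1,-1,0),\quad K=\mathbb Q(1,-1,0,0,0).$$
Let $\Delta,\psi$ be as in Theorem 1 and $U=\langle\Delta\rangle_{\mathbb Q}$. Extended linearly, $\psi$ maps $U$ onto $\mathbb Q^3$. It must kill $U\cap E_1$ and $U\cap K$, since $B$ has no eigenvalue $\pm1$. So $\psi$ maps $U\cap E_p$ onto $\mathbb Q^3$, hence $E_p\subseteq U$ and $\psi$ is an isomorphism on $E_p$. The four possibilities for $U$, with the trace of $A$, are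
$$E_p:\ 0,\qquad E_p\oplus E_1:\ 1,\qquad E_p\oplus K=H:\ -1,\qquad\mathbb Q^5:\ 0.$$
Since $\operatorname{tr}B=0$, Theorem 1(1) removes the two in the middle, in particular the $H$ that gave (D). The other two cannot be removed by traces, nor by any rational invariant, since rationally both have a quotient isomorphic to $(\mathbb Q^3,B)$: the space $E_p$ itself, and $\mathbb Q^5/(E_1\oplus K)\cong E_p$. So we must look at integral structure. If $U=E_p$, then $\psi$ is an isomorphism $\Delta_A\cap E_p\cong\Delta_B$. If $U=\mathbb Q^5$, then $\psi$ induces $\Delta_A/(\Delta_A\cap(E_1\oplus K))\cong\Delta_B$. In both cases the isomorphism commutes with the automorphisms. We compare the homomorphisms to $\mathbb F_2$ that are invariant under the automorphism.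

On $\Delta_B$, such an $f$ is determined by its values on $\mathbb Z^3$, because $f(x)=f(xB^k)$. There it is a column over $\mathbb F_2$ fixed by $B$ modulo 2:
$$B\equiv\begin{pmatrix}0&1&1\\1&0&1\\0&0&0\end{pmatrix}:\qquad f(h)=0,\quad f(g_0)=f(g_1).$$
There is at most one nonzero invariant homomorphism.

On $E_p$: the space $\{c_0=c_1=x,\ d_0+d_1=2x\}$ is invariant, and (2) gives, in the integral coordinates $(x,s,h)$ with $s=d_1$, the action $x\mapsto x+h$, $s\mapsto 2x-s$, $h\mapsto2x+2s$, that is, the matrix
$$\begin{pmatrix}1&2&2\\0&-1&2\\1&0&0\end{pmatrix}\equiv\begin{pmatrix}1&0&0\\0&1&0\\1&0&0\end{pmatrix}\pmod 2 .$$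
Its characteristic polynomial is $t^3-3t-6=p$, so this space is $E_p$. The fixed columns modulo 2 are those with $f(h)=f(x)$: a two-dimensional space.

On $\mathbb Q^5/(E_1\oplus K)$: the subspace $E_1\oplus K$ is given by $d_0=d_1$, $c_0+c_1+2d_0=0$, $h=0$. So $\alpha=d_1-d_0$, $\beta=c_0+c_1+2d_0$ and $h$ are coordinates on the quotient, and they map $\mathbb Z^5$ onto $\mathbb Z^3$. By (2), $\alpha\mapsto-\alpha-2h$, $\beta\mapsto2\alpha+\beta+6h$, $h\mapsto2\alpha+\beta$, with the matrix
$$\begin{pmatrix}-1&2&2\\0&1&1\\-2&6&0\end{pmatrix}\equiv\begin{pmatrix}1&0&0\\0&1&1\\0&0&0\end{pmatrix}\pmod 2 .$$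
The fixed columns are those with $f(h)=0$: again two dimensions.

A fixed column on the lattice extends to an invariant homomorphism on the corresponding group, by $f(v)=f(vA^k)$ for large $k$. So both groups have a 2-dimensional space of invariant homomorphisms to $\mathbb F_2$, while $\Delta_B$ has one of dimension at most 1. Neither isomorphism can exist, and there is no factor code. This already disproves the statement of Section 2. The general proof has the same shape, with $2$ replaced by a prime $q$ and with a path $h_1\cdots h_{q-1}$ in place of $h$, so that $\operatorname{tr}B^m=0$ for all $1\le m<q$.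

## 10. The pair $(A,B)$ attached to a prime $q$

Fix a prime $q$, put $L=q-1$, and read indices $i$ of $c_i,c'_i,g_i$ in $\mathbb Z/q$.

The matrix $A$ has size $3q-1$ and indices $c_i,c_i'$ ($i\in\mathbb Z/q$) and $h_1,\dots,h_L$, with rows
$$e_{c_i}A=e_{c_{i+1}}+e_{h_1},\qquad e_{c'_i}A=e_{c'_{i+1}}\ (i\ne q-1),\qquad e_{c'_{q-1}}A=e_{c'_0}+q\,e_{h_1},$$
$$e_{h_j}A=e_{h_{j+1}}\ (j<L),\qquad e_{h_L}A=\sum_ie_{c_i}+q\,e_{c'_0}.$$
The matrix $B$ has size $2q-1$ and indices $g_i$ and $h_1,\dots,h_L$. With $b_i=1$ for $i\ne q-1$ and $b_{q-1}=q+1$, its rows are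
$$e_{g_i}B=e_{g_{i+1}}+b_i\,e_{h_1},\qquad e_{h_j}B=e_{h_{j+1}}\ (j<L),\qquad e_{h_L}B=q\,e_{g_0}.$$
For $q=2$ these are the matrices of Section 3, with $d_i$ there called $c_i'$ here. For later use we write the action in coordinates:
$$\begin{aligned}(vA)(c_i)&=v(c_{i-1})+v(h_L),&(vA)(c'_i)&=v(c'_{i-1})+[i=0]\,q\,v(h_L),\\(vA)(h_1)&=\textstyle\sum_iv(c_i)+q\,v(c'_{q-1}),&(vA)(h_{j+1})&=v(h_j)\quad(1\le j<L).\end{aligned}\tag{11}$$
Here and below a bracket $[\cdot]$ around a condition is $1$ if the condition holds and $0$ otherwise.

**Step 11: primitivity.** *We need mixing.* In $G_A$ the path $h_1\cdots h_L$ leads to every $c_i$ and to $c_0'$, then along $c'_0,\dots,c'_{q-1}$, and every $c_i$ and $c'_{q-1}$ leads back to $h_1$; so $G_A$ is strongly connected. In $G_B$ the path $h_1\cdots h_L$ leads to $g_0$, then to all $g_i$, and every $g_i$ leads to $h_1$. In $G_A$ there are cycles $c_0\cdots c_{q-1}$ of length $q$ and $h_1\cdots h_Lc_0c_1$ of length $q+1$; in $G_B$ there are cycles $g_0\cdots g_{q-1}$ of length $q$ and $h_1\cdots h_Lg_0g_1$ of length $q+1$. So both matrices are primitive,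 and so are all their powers.

**Step 12: the characteristic polynomial and traces of $B$.** *The parameters were chosen so that this polynomial is simple modulo $q$ and small traces vanish.* The simple cycles of $G_B$ are the $q$-cycle on the $g_i$ and, for $0\le i\le q-1$, the cycles $h_1\cdots h_Lg_0\cdots g_i$, of length $q+i$ and total multiplicity $qb_i$. All of them contain $g_0$, so no two are disjoint, and in the expansion of $\det(t-B)$ over collections of disjoint simple cycles only single cycles contribute:
$$p(t):=\chi_B(t)=t^{2q-1}-t^{q-1}-\sum_{i=0}^{q-1}qb_it^{q-1-i}=t^{2q-1}-t^{q-1}-q\sum_{i=0}^{q-1}t^i-q^2.$$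
In particular $p(0)=-q-q^2\ne0$ and
$$p\equiv t^{q-1}(t^q-1)\equiv t^{q-1}(t-1)^q\pmod q.\tag{12}$$
All cycles of $G_B$ have length at least $q$, and one has length $q$, so
$$\operatorname{tr}B^n=0\quad(1\le n<q),\qquad\operatorname{tr}B^n>0\quad\text{if }q\mid n.\tag{13}$$

**Step 13: the subspace $H$ and equality of entropies.** *As in Section 3, $B$ appears as a quotient of an invariant hyperplane.* Let $w$ be the column with $w(c_i)=1$, $w(c'_i)=-1$, $w(h_j)=0$. Then $Aw=w$; the only row needing a look is that of $h_L$, which gives $q-q=0$. Put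
$$H=\{v\in\mathbb Q^{3q-1}:vw=0\},\qquad K=\{v:\operatorname{supp}v\subseteq\{c_i\},\ \textstyle\sum_iv(c_i)=0\}\subset H.$$
By (11), $A$ acts on $K$ by cyclically shifting coordinates, so $K$ is invariant with characteristic polynomial $\Phi_q=(t^q-1)/(t-1)$. Let $\Psi:H\to\mathbb Q^{2q-1}$ forget the $c$-coordinates and rename $c'_i$ as $g_i$. Its kernel is $K$. It maps $H\cap\mathbb Z^{3q-1}$ onto $\mathbb Z^{2q-1}$: take $v(c_0)=\sum_iv(c_i')$ and $v(c_i)=0$ for $i\ne0$. We claim
$$\Psi(vA)=\Psi(v)B\qquad(v\in H).\tag{14}$$
At $g_i$ both sides are $v(c'_{i-1})$, plus $q\,v(h_L)$ if $i=0$. At $h_{j+1}$ both sides are $v(h_j)$. At $h_1$, using $vw=0$,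
$$\sum_iv(c_i)+q\,v(c'_{q-1})=\sum_iv(c'_i)+q\,v(c'_{q-1})=\sum_ib_iv(c'_i).$$
Since $A$ acts as $1$ on $\mathbb Q^{3q-1}/H$, as $B$ on $H/K$, and with characteristic polynomial $\Phi_q$ on $K$,
$$\chi_A=(t-1)\,\Phi_q\,p=(t^q-1)\,p.\tag{15}$$
As $\lambda_B\ge1$, we get $\lambda_A=\lambda_B$, so $h(X_A)=h(X_B)$, and the same holds for the $m$-th powers. Both matrices are nonsingular, so $\mathcal R_A$ and $\mathcal R_B$ are the full spaces.

**Step 14: condition (D) for all powers.** *The subgroup is $\Delta_A\cap H$.* Let $\Delta=\Delta_A\cap H$. It is pure, and invariant under $\delta_A$ and $\delta_A^{-1}$ because $vAw=vw$. If $v\in\Delta$ and $vA^k$ is integral, so is $\Psi(v)B^k=\Psi(vA^k)$; hence $\Psi(\Delta)\subseteq\Delta_B$. If $x\in\Delta_B$ and $xB^k$ is integral, choose $z\in H\cap\mathbb Z^{3q-1}$ with $\Psi(z)=xB^k$; then $zA^{-k}\in\Delta$ maps to $x$. So (D) holds. Since $\Delta_{A^m}=\Delta_A$ and $\delta_{A^m}=\delta_A^m$, and similarly for $B$, the same $\Delta$ and $\Psi$ work for $(A^m,B^m)$.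

**Step 15: the periodic point condition for all powers.** *This follows from (13) and (15).* The roots of $t^q-1$ contribute $q$ to $\operatorname{tr}A^k$ if $q\mid k$ and $0$ otherwise. So $\operatorname{tr}A^k=\operatorname{tr}B^k$ if $q\nmid k$ and $\operatorname{tr}A^k=\operatorname{tr}B^k+q$ if $q\mid k$. By (13), $\operatorname{tr}A^k>0$ implies $\operatorname{tr}B^k>0$. If $X_{A^m}$ has a point of least period $n$, then $\operatorname{tr}A^{mn}>0$, so $\operatorname{tr}B^{mn}>0$, and $X_{B^m}$ has a point fixed by the $n$-th power of its shift, whose least period divides $n$.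

## 11. No factor code $X_{A^m}\to X_{B^m}$ for $m<q$

Let $1\le m<q$ and suppose that $X_{B^m}$ is a factor of $X_{A^m}$.

**Step 16: no eigenvalue $\mu$ of $B$ satisfies $\mu^{mq}=1$.** *This separates the eigenvalues of $B^m$ from the extra ones.* Suppose $p(\mu)=0$ and $\mu^{mq}=1$. Put $\nu=\mu^q$ and $S=\sum_{i=0}^{q-1}\mu^i$. Then $p(\mu)=0$ reads
$$\mu^{q-1}(\nu-1)=q(S+q).$$
If $\nu=1$, then $S=-q$; but $\mu^q=1$ gives $S=q$ if $\mu=1$ and $S=0$ otherwise, a contradiction. If $\nu\ne1$, then $(\nu-1)/q=\mu^{-(q-1)}(S+q)$ is an algebraic integer, since $\mu$ is a root of unity. Because $\nu^m=1$, the order $k$ of $\nu$ satisfies $1<k\mid m$, so $k<q$. The norm of $\nu-1$ from $\mathbb Q(\nu)$ is $\pm\Phi_k(1)$, so the norm of $(\nu-1)/q$ is $\pm\Phi_k(1)/q^{\deg\Phi_k}$, and it must be an integer. For every $k'>1$ the integer $\Phi_{k'}(1)$ is positive, because the monic polynomial $\Phi_{k'}$ has no real root $\ge1$. Setting $t=1$ in $(t^k-1)/(t-1)=\prod_{1<k'\mid k}\Phi_{k'}(t)$ gives $\prod_{1<k'\mid k}\Phi_{k'}(1)=k$. So $\Phi_k(1)$ is a positive divisor of $k$, and $0<\Phi_k(1)<q$.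 The norm is then a nonzero number of absolute value less than $1$, a contradiction.

**Step 17: only two candidates for $\Delta$.** *Here Theorem 1 enters.* By Step 16 with $m=1$, $p$ is coprime to $t^q-1$; and $t-1$, $\Phi_q$ are coprime since $\Phi_q(1)=q$. So by (15)
$$\mathbb Q^{3q-1}=E_p\oplus E_1\oplus K,\qquad E_p=\ker p(A),\quad E_1=\ker(A-1),$$
on row vectors, of dimensions $2q-1$, $1$, $q-1$; indeed $K=\ker\Phi_q(A)$, by inclusion and dimension. On these spaces $A^m$ has characteristic polynomials $\chi_{B^m}$, $t-1$ and $\Phi_q$. For the first, $A|_{E_p}$ has the same characteristic polynomial $p$ as $B$; for the last, $q\nmid m$, so $\zeta\mapsto\zeta^m$ permutes the primitive $q$-th roots of unity. These three polynomials are pairwise coprime: a root $\mu^m$ of $\chi_{B^m}$ that is a $q$-th root of unity would contradict Step 16.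

Let $\Delta,\psi$ be given by Theorem 1 for $(A^m,B^m)$ and put $U=\langle\Delta\rangle_{\mathbb Q}$, so that $\Delta=\Delta_A\cap U$ by purity. Every element of $U$ has a positive integer multiple in $\Delta$, so $\psi$ extends to a linear map from $U$ onto $\mathbb Q^{2q-1}$ intertwining $A^m$ and $B^m$. Since $U$ is $A^m$-invariant,
$$U=(U\cap E_p)\oplus(U\cap E_1)\oplus(U\cap K).$$
If $f(A^m)$ kills $u$ and $f$ is coprime to $\chi_{B^m}$, then $f(B^m)$ is invertible and sends $\psi(u)$ to $0$, so $\psi(u)=0$. Hence $\psi$ vanishes on $U\cap E_1$ and $U\cap K$, and it maps $U\cap E_p$ onto $\mathbb Q^{2q-1}$. Comparing dimensions, $E_p\subseteq U$, $\psi|_{E_p}$ is an isomorphism, and $\ker\psi=U\cap(E_1\oplus K)$. Moreover $U\cap K\in\{0,K\}$, because $A^m$ has the irreducible characteristic polynomial $\Phi_q$ on $K$. The trace of $A^m$ on $K$ is the sum of the primitive $q$-th roots of unity, which is $-1$. By (13), $\operatorname{tr}B^m=0$, so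
$$\operatorname{tr}(A^m|_U)=\operatorname{tr}B^m+[E_1\subseteq U]-[K\subseteq U]=[E_1\subseteq U]-[K\subseteq U].$$
Theorem 1(1), for the pair $(A^m,B^m)$ and $n=1$, says that this is $0$. So $U=E_p$ or $U=\mathbb Q^{3q-1}$. Accordingly, as groups with the automorphism induced by the $m$-th power,
$$\text{(I)}\ \ \Delta_B\cong\Delta_A\cap E_p\qquad\text{or}\qquad\text{(II)}\ \ \Delta_B\cong\Delta_A/\big(\Delta_A\cap(E_1\oplus K)\big).$$

**Step 18: an invariant modulo $q$, bounded above for $\Delta_B$.** *This invariant will distinguish $\Delta_B$ from the two other groups.* For a group $M$ with automorphism $\theta$ put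
$$\kappa(M)=\dim_{\mathbb F_q}\{f\in\operatorname{Hom}(M,\mathbb F_q):f\circ\theta^m=f\}.$$
It depends only on the isomorphism class of $(M,\theta^m)$. We show $\kappa(\Delta_B)\le1$. Let $f\circ\delta_B^m=f$. Each $x\in\Delta_B$ has $xB^{mk}$ integral for large $k$, and $f(x)=f(xB^{mk})$, so $f$ is determined by its restriction to $\mathbb Z^{2q-1}$. This restriction is given by a column over $\mathbb F_q$, again called $f$, with $B^mf=f$. So $f$ is killed by $B^m-1$ and, by Cayley–Hamilton, by $\chi_B(B)$. Over $\mathbb F_q$ the polynomial $t^m-1$ has distinct roots, as $q\nmid m$, and it does not vanish at $0$; so by (12) $\gcd(t^m-1,\chi_B)=t-1$, and hence $Bf=f$. The rows of $B$ now give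
$$f(g_{i+1})+b_if(h_1)=f(g_i),\qquad f(h_{j+1})=f(h_j)\ (j<L),\qquad f(h_L)=q\,f(g_0)=0.$$
So all $f(h_j)$ are $0$, and then $f(g_i)$ does not depend on $i$. The space of such $f$ has dimension at most $1$.

**Step 19: extending from lattices.** *This lets us prove lower bounds by writing down functionals on integral vectors.* Let $W$ be an $A$-invariant subspace, $\Lambda=\mathbb Z^{3q-1}\cap W$, and $f:\Lambda\to\mathbb F_q$ a homomorphism with $f(vA)=f(v)$. For $v\in\Delta_A\cap W$ the vector $vA^k$ lies in $\Lambda$ for large $k$, and $f(vA^k)$ does not depend on the choice of such $k$. So $f(v):=f(vA^k)$ is a well-defined homomorphism on $\Delta_A\cap W$ extending $f$, and it is $\delta_A$-invariant, hence $\delta_A^m$-invariant.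

**Step 20: case (I) is impossible.** *We show $\kappa(\Delta_A\cap E_p)\ge2$.* First we identify $E_p$:
$$E_p=\Big\{v:\ v(c_0)=\dots=v(c_{q-1})=:x,\ \ \sum_iv(c'_i)=qx\Big\}.$$
Call the right side $E$. By (11), for $v\in E$ we have $(vA)(c_i)=x+v(h_L)$ for all $i$, and $\sum_i(vA)(c'_i)=qx+q\,v(h_L)$, so $E$ is $A$-invariant. It lies in $H$, since $vw=qx-qx=0$. The map $\Psi$ is injective on $E$, because $x$ is determined by the $c'$-coordinates, and every vector of $\mathbb Q^{2q-1}$ is attained. So by (14) $A$ has characteristic polynomial $p$ on $E$. Thus $E\subseteq\ker p(A)=E_p$, and the dimensions are equal.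

On $E_p\cap\mathbb Z^{3q-1}$ define, modulo $q$,
$$f_1(v)=x+\sum_{j=1}^Lv(h_j),\qquad f_2(v)=\sum_ii\,v(c'_i).$$
By (11), $(vA)(h_1)=qx+q\,v(c'_{q-1})\equiv0$, so
$$f_1(vA)=x+v(h_L)+\sum_{j<L}v(h_j)=f_1(v).$$
Similarly, the term $q\,v(h_L)$ in (11) vanishes modulo $q$ (and enters with coefficient $i=0$), so
$$f_2(vA)=\sum_i(i+1)\,v(c'_i)=f_2(v)+qx=f_2(v).$$
By Step 19 both extend to $\delta_A^m$-invariant homomorphisms on $\Delta_A\cap E_p$. The vectors $e_{h_1}$ and $e_{c'_1}-e_{c'_0}$ lie in $E_p$, with $x=0$, and on them $(f_1,f_2)$ takes the values $(1,0)$ and $(0,1)$. So $f_1,f_2$ are independent, and $\kappa(\Delta_A\cap E_p)\ge2>\kappa(\Delta_B)$.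

**Step 21: case (II) is impossible.** *We show $\kappa\big(\Delta_A/(\Delta_A\cap(E_1\oplus K))\big)\ge2$.* The row vector equal to $1$ on all $c_i$, $-1$ on all $c'_i$ and $0$ on all $h_j$ is fixed by $A$: by (11), its image has entry $q-q=0$ at $h_1$, and the other entries are clear. So it spans $E_1$. Hence every $v\in E_1\oplus K$ satisfies $v(h_j)=0$, $v(c'_i)=y$ for all $i$, and $\sum_iv(c_i)=-qy$. On $\mathbb Z^{3q-1}$ put, modulo $q$,
$$f_3(v)=\sum_iv(c_i),\qquad f_4(v)=\sum_iv(c'_i).$$
By (11), $A$ changes each of these sums by $q\,v(h_L)$, so both are $A$-invariant modulo $q$. On $\mathbb Z^{3q-1}\cap(E_1\oplus K)$ the number $y$ is an integer and the sums are $-qy$ and $qy$, so both functionals vanish there. Extend them to $\Delta_A$ by Step 19. If $v\in\Delta_A\cap(E_1\oplus K)$, then $vA^k\in\mathbb Z^{3q-1}\cap(E_1\oplus K)$ for large $k$, so the extensions vanish at $v$. They therefore descend to invariant homomorphisms on the quotient. Evaluating at $e_{c_0}$ and $e_{c'_0}$ shows that they are independent. So $\kappa$ of this quotient is at least $2>\kappa(\Delta_B)$.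

Both (I) and (II) contradict $\kappa(\Delta_B)\le1$. Hence $X_{B^m}$ is not a factor of $X_{A^m}$ for $1\le m<q$, and Theorem 2 is proved. $\blacksquare$
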